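# Sup-norm estimates for $\bar\partial$ on $|z|^2+e\exp(-1/|w|^\alpha)<1$

Throughout, $0<\alpha<\infty$ is fixed, $\mathbb D$ is the unit disc in $\mathbb C$, and $dA$ is Lebesgue measure on $\mathbb C$. The letters $C,c>0$ denote constants that depend only on $\alpha$ and may change from line to line.

## 1. Holomorphic maps of the domain onto its vertical discs

For $z,\zeta\in\mathbb D$ put
$$P(z,\zeta)=1+\log\frac1{1-z\bar\zeta}=1+\sum_{n\ge1}\frac{(z\bar\zeta)^n}{n},\qquad P(z)=P(z,z)=1+\log\frac1{1-|z|^2}\ge1,\qquad R(z)=P(z)^{-1/\alpha}.$$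
Here $\log$ is the principal branch, which is legitimate since $\operatorname{Re}(1-z\bar\zeta)>0$. The function $R$ is smooth on $\mathbb D$, nonincreasing in $|z|$, satisfies $0<R\le1$, and tends to $0$ as $|z|\to1$. Our domain is
$$\Omega=\Omega_\alpha=\{(z,w)\in\mathbb C^2:\ |z|<1,\ |w|<R(z)\}. \tag{1}$$
Over each $z\in\mathbb D$ it has a vertical disc of radius $R(z)$. The off-diagonal values of $P$ enter through
$$\chi(\zeta,z)=\Big(\frac{P(z,\zeta)}{P(\zeta)}\Big)^{2/\alpha},\qquad T_\zeta(z,w)=\big(\zeta,\ w\,\chi(\zeta,z)\big).$$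
Since $|1-z\bar\zeta|<2$, we have $\operatorname{Re}P(z,\zeta)>1-\log2>0$. So the principal power makes sense, and $\chi$ is smooth in $(\zeta,z)$, holomorphic in $z$, without zeros, and $\chi(\zeta,\zeta)=1$.

**Lemma 1.** For $z,\zeta\in\mathbb D$ let $Y=|P(z,\zeta)|^2/(P(z)P(\zeta))$. Then $Y\le1$ and
$$X:=|\chi(\zeta,z)|\,\frac{R(z)}{R(\zeta)}=Y^{1/\alpha}\le1. \tag{2}$$
Consequently $T_\zeta$ maps $\Omega$ holomorphically into the vertical disc of $\Omega$ over $\zeta$, and it is the identity on that disc. More precisely, for $(z,w)\in\Omega$ the number $x:=|w\chi(\zeta,z)|/R(\zeta)$ satisfies $x<X\le1$.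

**Proof.** With $\Phi(z)=(1,\,z,\,z^2/\sqrt2,\,z^3/\sqrt3,\dots)\in\ell^2$ we have $P(z,\zeta)=\langle\Phi(z),\Phi(\zeta)\rangle$ and $P(z)=\|\Phi(z)\|^2$. Cauchy–Schwarz gives $|P(z,\zeta)|^2\le P(z)P(\zeta)$, that is, $Y\le1$. Next,
$$|\chi(\zeta,z)|\frac{R(z)}{R(\zeta)}=\Big(\frac{|P(z,\zeta)|^2}{P(\zeta)^2}\cdot\frac{P(\zeta)}{P(z)}\Big)^{1/\alpha}=Y^{1/\alpha}.$$
If $(z,w)\in\Omega$, then $|w|<R(z)$ and $\chi\ne0$, so $x<|\chi|R(z)/R(\zeta)=X$. Finally $\chi(\zeta,\zeta)=1$ gives $T_\zeta(\zeta,w)=(\zeta,w)$. $\square$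

An example in the unit ball shows the mechanism. There the radius is $(1-|z|^2)^{1/2}$, and the map $(z,w)\mapsto\big(\zeta,\ w\frac{1-|\zeta|^2}{1-z\bar\zeta}\big)$ sends the ball into its vertical disc over $\zeta$ because $|1-z\bar\zeta|^2\ge(1-|z|^2)(1-|\zeta|^2)$.

The exponent $2/\alpha$ matters. Since $R(\zeta)/R(z)=(P(z)/P(\zeta))^{1/\alpha}$, a first guess would be $\chi=(P(z,\zeta)/P(\zeta))^{1/\alpha}$. For real $0<z<\zeta<1$ we have $P(z,\zeta)=1+\log\frac1{1-z\zeta}>P(z)$, so this guess gives $|\chi|>R(\zeta)/R(z)$, and points with $|w|$ close to $R(z)$ are mapped out of $\Omega$. With $2/\alpha$, Cauchy–Schwarz gives exactly the bound we need.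

What are the maps $T_\zeta$ for? They let us take a function $g(\zeta,\cdot)$ defined only on the vertical disc over $\zeta$ and turn it into the function $g(\zeta,w\chi(\zeta,z))$, holomorphic on all of $\Omega$, without changing it on that disc. This is what makes a Cauchy integral over $\zeta\in\mathbb D$ possible, and that integral solves the following problem.

## 2. Bounded solutions of $\bar\partial u=f$

Let
$$B^\infty=\{(z_1,z_2)\in\mathbb C^2:\ |z_1|^2+e\exp(-1/|z_2|^2)<1\},$$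
where $e\exp(-1/|z_2|^2)$ is read as $0$ when $z_2=0$. This is a smooth, bounded, pseudoconvex domain whose boundary is nowhere Levi-flat; we shall not use these properties. For $|z|<1$ and $w\neq0$,
$$|z|^2+e\exp(-|w|^{-\alpha})<1\iff 1-|w|^{-\alpha}<\log(1-|z|^2)\iff |w|^{-\alpha}>P(z)\iff|w|<R(z).$$
Hence $\Omega_\alpha=\{|z|^2+e\exp(-1/|w|^\alpha)<1\}$, with the same convention at $w=0$, and $\Omega_2=B^\infty$.

A $(0,1)$-form $f=f_1\,d\bar z+f_2\,d\bar w$ with $C^1$ coefficients is **$\bar\partial$-closed** if $\partial_{\bar w}f_1=\partial_{\bar z}f_2$. We put $\|f\|=\sup(|f_1|^2+|f_2|^2)^{1/2}$. The equation $\bar\partial u=f$ means $\partial_{\bar z}u=f_1$, $\partial_{\bar w}u=f_2$. The question is whether there is a constant $K<\infty$ such that every bounded $\bar\partial$-closed $f\in C^1_{0,1}(B^\infty)$ has a solution with $\sup|u|\le K\|f\|$.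

Two known facts frame it. On $B^q=\{|z_1|^2+|z_2|^{2q}<1\}$, $q$ a positive integer, every bounded closed $f\in C^1_{0,1}(B^q)$ has a solution $u\in C^1(B^q)$ with $|u(z)-u(z')|\le K_q\|f\||z-z'|^{1/2q}$, where $K_q$ depends only on $q$, and the exponent $1/2q$ cannot be improved. On $B^\infty$, fix a branch of the logarithm and let $v=\bar z_2/\log(z_1-1)$. Then $\bar\partial v$ is a bounded closed smooth form, and no solution of $\bar\partial u=\bar\partial v$ is Hölder continuous of any positive order. So Hölder estimates fail on $B^\infty$, but $v$ itself is a bounded solution: this example does not decide the sup-norm question.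

The answer is yes. Write $\ell(d)=1+\log^+(1/d)$.

**Theorem 1.** For every $\alpha>0$ there is $K_\alpha<\infty$ such that for every bounded $\bar\partial$-closed $f\in C^1_{0,1}(\Omega_\alpha)$ there is $u\in C^1(\Omega_\alpha)$ with $\bar\partial u=f$ and $\sup|u|\le K_\alpha\|f\|$. The case $\alpha=2$ answers the question for $B^\infty$ affirmatively.

**Theorem 2.** In Theorem 1 the solution $u$ can be chosen so that in addition
$$|u(\mathbf p)-u(\mathbf p')|\le K_\alpha\|f\|\,\ell(|\mathbf p-\mathbf p'|)^{-1/\alpha}\qquad\text{for all }\mathbf p,\mathbf p'\in\Omega_\alpha.$$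
This is optimal: suppose $\omega:(0,\infty)\to[0,\infty)$ is such that every bounded closed $f\in C^1_{0,1}(\Omega_\alpha)$ has a continuous solution with $|u(\mathbf p)-u(\mathbf p')|\le\|f\|\,\omega(|\mathbf p-\mathbf p'|)$. Then $\omega(d)\ge\frac15\ell(d)^{-1/\alpha}$ for $0<d\le\frac14$.

On $B^\infty$ the modulus is thus $(1+\log^+\frac1{|\mathbf p-\mathbf p'|})^{-1/2}$, optimal up to the constant.

The main tool is the Cauchy–Pompeiu formula: for a disc $\Delta$, $\phi\in C^1(\overline\Delta)$ and $w\in\Delta$,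
$$\phi(w)=\frac1{2\pi i}\oint_{\partial\Delta}\frac{\phi(\omega)}{\omega-w}\,d\omega+\frac1\pi\int_\Delta\frac{\phi_{\bar\omega}(\omega)}{w-\omega}\,dA(\omega). \tag{3}$$
For $\phi\in C^1_c(\mathbb C)$ the boundary term is absent and $\Delta$ may be replaced by $\mathbb C$.

Three forms can be solved by hand, and they show what to expect.

- For $f=h(z)\,d\bar w$ with $h$ bounded holomorphic, $u=h(z)\bar w$ is a solution with $|u|\le R\|f\|$.
- For $f=z\,d\bar z$, $u=|z|^2$ is a bounded solution.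
- For $f=w\,d\bar w$, $u=|w|^2$ is a bounded solution. If we instead apply the Cauchy transform in each vertical disc, formula (3) with $\phi(\omega)=|\omega|^2$ gives $\frac1\pi\int_{|\omega|<R(z)}\frac{\omega}{w-\omega}dA(\omega)=|w|^2-R(z)^2$. This solves the $d\bar w$-part of the equation but leaves the error $-\partial_{\bar z}(R^2)\,d\bar z$, and $-\partial_{\bar z}(R^2)=\frac2\alpha P(z)^{-1-2/\alpha}\frac{z}{1-|z|^2}$ is unbounded.

The third example is typical. The vertical Cauchy transform is bounded; the remaining form is $g\,d\bar z$ with $g$ holomorphic in $w$ but large. We now make this precise.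

## 3. The vertical Cauchy transform and its remainder

In Sections 3 to 6, $f$ is $\bar\partial$-closed and $C^1$ in a neighborhood of $\overline\Omega$, and $\|f\|$ is the supremum over $\Omega$, hence over $\overline\Omega$. Put
$$u_0(z,w)=\frac1\pi\int_{|\omega|<R(z)}\frac{f_2(z,\omega)}{w-\omega}\,dA(\omega).$$

**Step 1: $u_0$ is bounded.** Let $E=\{|\omega|<R\}$ and $E'=\{|\omega-w|<R\}$. On $E\setminus E'$ we have $|w-\omega|^{-1}\le1/R$, on $E'\setminus E$ we have $|w-\omega|^{-1}\ge1/R$, and the two sets have equal area. So $\int_E|w-\omega|^{-1}dA\le\int_{E'}|w-\omega|^{-1}dA=2\pi R$, and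
$$|u_0(z,w)|\le2R(z)\|f\|\le2\|f\|. \tag{4}$$

**Step 2: $u_0$ is $C^1$, and we compute $\bar\partial u_0$.** Differentiation cannot be done directly, because the kernel is singular and the domain of integration moves with $z$; we separate the two difficulties. Fix $(z_0,w_0)\in\Omega$ and choose $s>0$ with $|w_0|+3s<R(z)$ for $z$ near $z_0$. Choose $\kappa\in C_c^\infty(\{|\omega-w_0|<2s\})$ with $\kappa=1$ on $|\omega-w_0|<s$. For $z$ near $z_0$ and $|w-w_0|<s/2$ write $u_0=A+E$ with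
$$A(z,w)=\frac1\pi\int_{\mathbb C}(\kappa f_2)(z,w-\eta)\frac{dA(\eta)}{\eta},\qquad E(z,w)=\frac1\pi\int_{|\omega|<R(z)}\frac{(1-\kappa(\omega))f_2(z,\omega)}{w-\omega}\,dA(\omega).$$

In $A$ (where we substituted $\omega=w-\eta$), the function $\kappa f_2$, extended by $0$ in $\omega$, is $C^1$ with uniformly bounded support in $\omega$, and $1/\eta$ is locally integrable. So $A\in C^1$ by differentiation under the integral. Moreover, by (3),
$$\partial_{\bar w}A=\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\omega}(\kappa f_2)(z,\omega)}{w-\omega}dA(\omega)=\kappa f_2(z,w)=f_2(z,w),\qquad \partial_{\bar z}A=\frac1\pi\int_{\mathbb C}\frac{\kappa\,\partial_{\bar z}f_2(z,\omega)}{w-\omega}dA(\omega).$$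

In $E$ the integrand vanishes for $|\omega-w_0|<s$, and elsewhere $|w-\omega|\ge s/2$. So it is $C^1$ in $(z,w,\omega)$ for $\omega$ up to and across $|\omega|=R(z)$, because $f$ is $C^1$ near $\overline\Omega$. Write the integral in polar coordinates as $\int_0^{R(z)}\int_0^{2\pi}(\cdot)\,d\theta\,r\,dr$. Leibniz' rule shows that $E\in C^1$, that $\partial_{\bar w}E=0$ (the integrand is holomorphic in $w$), and that $\partial_{\bar z}E$ is the integral of the $\bar z$-derivative plus the boundary term with factor $\partial_{\bar z}R$. On $|\omega|=R(z)$ we have $1-\kappa=1$. Adding up, $\partial_{\bar w}u_0=f_2$ and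
$$\partial_{\bar z}u_0=\frac1\pi\int_{|\omega|<R(z)}\frac{\partial_{\bar z}f_2(z,\omega)}{w-\omega}dA(\omega)+\frac{\partial_{\bar z}R(z)}\pi\int_0^{2\pi}\frac{f_2(z,Re^{i\theta})R}{w-Re^{i\theta}}\,d\theta,\qquad R=R(z).$$
Now closedness enters: $\partial_{\bar z}f_2=\partial_{\bar w}f_1$. By (3) on $\{|\omega|<R(z)\}$, the first term equals $f_1(z,w)-\frac1{2\pi i}\oint_{|\omega|=R(z)}\frac{f_1(z,\omega)}{\omega-w}d\omega$. Hence
$$\bar\partial u_0=f-g\,d\bar z,\qquad g(z,w)=\frac1{2\pi}\int_0^{2\pi}\frac{f_1(z,Re^{i\theta})Re^{i\theta}}{Re^{i\theta}-w}d\theta+\frac{\partial_{\bar z}R(z)}\pi\int_0^{2\pi}\frac{f_2(z,Re^{i\theta})R}{Re^{i\theta}-w}d\theta. \tag{5}$$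
Since $z\mapsto f_j(z,R(z)e^{i\theta})$ is $C^1$ and $R$ is smooth, $g\in C^1(\Omega)$, and $g$ is holomorphic in $w$.

**Step 3: the size of $g$.** Put $x=|w|/R(z)$. By (5),
$$|g|\le\|f\|(1+2|\partial_{\bar z}R|)\cdot\frac1{2\pi}\int_0^{2\pi}\frac{d\theta}{|e^{i\theta}-x|}.$$
To compute the mean, use Parseval for $(1-xe^{i\theta})^{-1/2}=\sum c_nx^ne^{in\theta}$, $c_n=\binom{2n}n4^{-n}=\prod_{k\le n}\frac{2k-1}{2k}$. We have $c_n^2(2n+1)=\prod_{k\le n}\frac{(2k-1)(2k+1)}{(2k)^2}\le1$, so $c_n^2\le\frac1{2n}$ for $n\ge1$ and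
$$\frac1{2\pi}\int_0^{2\pi}\frac{d\theta}{|e^{i\theta}-x|}=\sum c_n^2x^{2n}\le1+\tfrac12\log\tfrac1{1-x^2}.$$
For the $w$-derivative the kernel is $(Re^{i\theta}-w)^{-2}$, and $\frac1{2\pi}\int_0^{2\pi}|e^{i\theta}-x|^{-2}d\theta=\frac1{1-x^2}$. Therefore
$$|g|\le\|f\|(1+2|\partial_{\bar z}R|)\Big(1+\tfrac12\log\tfrac1{1-x^2}\Big),\qquad |w\,g_w|\le\|f\|(1+2|\partial_{\bar z}R|)\frac{x}{1-x^2}. \tag{6}$$
For a point $\zeta\in\mathbb D$ write $q=P(\zeta)$. Then $1-|\zeta|^2=e^{1-q}$ and $\partial_{\bar\zeta}R(\zeta)=-\frac1\alpha q^{-1-1/\alpha}\frac{\zeta}{1-|\zeta|^2}$, so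
$$(1-|\zeta|^2)\big(1+2|\partial_{\bar\zeta}R(\zeta)|\big)\le e^{1-q}+\tfrac2\alpha q^{-1-1/\alpha}\le C\,q^{-1-1/\alpha}. \tag{7}$$

## 4. Freezing $w$ fails, and the corrected Cauchy integral

It remains to find a bounded $U$ with $\partial_{\bar z}U=g$ and $\partial_{\bar w}U=0$. The sensible first attempt freezes $w$ and takes the Cauchy transform of $g(\cdot,w)$ in $z$. It meets two obstacles.

First, $g(\zeta,w)$ is defined only for $\zeta$ in the slice $\{|w|<R(\zeta)\}=\{|\zeta|^2<1-e\exp(-|w|^{-\alpha})\}$ (for $w\ne0$), which depends on $w$. If we integrate over the slice, we lose $\partial_{\bar w}U=0$. Take $f=z\,d\bar z$. Then $u_0=0$ and $g=z$. By (3) with $\phi=|\zeta|^2$ on the disc of radius $s$,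
$$\frac1\pi\int_{|\zeta|<s}\frac{\zeta}{z-\zeta}\,dA(\zeta)=|z|^2-s^2,\qquad s^2=1-e\exp(-|w|^{-\alpha}),$$
and the $\bar w$-derivative of $s^2$ is not zero for $w\ne0$.

Second, even at $w=0$, where $g(\zeta,0)$ is defined for all $\zeta\in\mathbb D$, the bound (6) is not good enough for the Cauchy kernel when $\alpha\ge1$, in particular for $B^\infty$. The quantity $nc_n^2$ increases with $n$, since the ratio of consecutive terms is $\frac{(2n+1)^2}{4n(n+1)}>1$. It equals $\frac14$ at $n=1$, so $c_n^2\ge\frac1{4n}$. Hence $\frac1{2\pi}\int_0^{2\pi}\frac{d\theta}{|1-re^{i\theta}|}\ge1+\frac14\log\frac1{1-r^2}\ge\frac q4$ with $q=1+\log\frac1{1-r^2}$. Since $dq=\frac{2r\,dr}{1-r^2}$,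
$$\int_{\frac12<|\zeta|<1}\frac{|\partial_{\bar\zeta}R(\zeta)|}{|1-\zeta|}\,dA(\zeta)\ \ge\ c\int_{P(1/2)}^\infty q^{-1-1/\alpha}\cdot q\,dq=\infty\qquad(\alpha\ge1).$$
By Fatou's lemma $\int_{\mathbb D}|\partial_{\bar\zeta}R|\,|z-\zeta|^{-1}dA(\zeta)$ is unbounded as $z\to1$: the estimate by absolute values breaks down.

Both obstacles disappear if we use the freedom to modify the integrand by factors holomorphic in $(z,w)$ that are trivial at $\zeta=z$. The maps $T_\zeta$ of Section 1 cure the first; the factor $\frac{1-|\zeta|^2}{1-\bar\zeta z}$, equal to $1$ at $\zeta=z$, cures the second. Define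
$$U(z,w)=\frac1\pi\int_{\mathbb D}I(\zeta;z,w)\,dA(\zeta),\qquad I=\frac{G(\zeta;z,w)}{z-\zeta},\qquad G=g\big(\zeta,w\chi(\zeta,z)\big)\frac{1-|\zeta|^2}{1-\bar\zeta z}. \tag{8}$$
By Lemma 1 this makes sense for all $(z,w)\in\Omega$ and $\zeta\in\mathbb D$, $\zeta\neq z$. By (6), $g(\zeta,w\chi)$ has a possible logarithmic singularity when $x=|w\chi|/R(\zeta)$ approaches $1$. As $x<X=Y^{1/\alpha}$, everything depends on how far $Y$ stays below $1$: we need a quantitative form of Cauchy–Schwarz.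

## 5. The gap in Cauchy–Schwarz, and two integrals over the disc

For $z,\zeta\in\mathbb D$ put $\delta_z=1-|z|^2$, $p=P(z)$, $q=P(\zeta)$, $D=|1-\bar\zeta z|$, $\rho=|z-\zeta|/D<1$, and
$$m=\operatorname{Re}P(z,\zeta)=1+\log\frac1D,\qquad \lambda=\log\frac1{1-\rho^2}.$$
From $1-\rho^2=\delta_z\delta_\zeta/D^2$ we get $\lambda=p+q-2m$. Since $D\ge1-|z||\zeta|$ and $1-|z|\ge\frac12\delta_z$, we have $\frac12\max(\delta_z,\delta_\zeta)\le D<2$. Also $|\arg(1-z\bar\zeta)|<\frac\pi2$. Hence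
$$0.3<1-\log2\le m\le\min(p,q)+\log2,\qquad|\operatorname{Im}P(z,\zeta)|<\tfrac\pi2,\qquad\lambda\ge|p-q|-2\log2. \tag{9}$$

**Lemma 2.** (a) $1-Y\ge\rho^2/(32q^2)$. (b) If $\lambda\ge40$, then either $1-Y\ge\frac12$, or $\frac1{32}<p/q<32$ and $1-Y\ge\lambda/(100q)$.

**Proof of (a).** The vector $\Phi$ has constant first component $1$; the loss in Cauchy–Schwarz comes from comparing it with the others. Put $L=P(z,\zeta)-1$. Cauchy–Schwarz for the components with $n\ge1$ gives $|L|^2\le(p-1)(q-1)$. Expanding,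
$$pq-|1+L|^2=\big[(p-1)(q-1)-|L|^2\big]+(p-1)+(q-1)-2\operatorname{Re}L\ \ge\ p+q-2m=\lambda\ge\rho^2 ,$$
so $1-Y\ge\rho^2/(pq)$. To replace $p$ by $q$, note that by (9) $|P(z,\zeta)|\le m+\frac\pi2\le\min(p,q)+\log2+\frac\pi2\le4\min(p,q)$, since $\log2+\frac\pi2<3$. So $Y\le16\min(p,q)/\max(p,q)$. If $\max(p,q)\ge32\min(p,q)$, then $1-Y\ge\frac12\ge\rho^2/(32q^2)$. Otherwise $p<32q$ and $1-Y\ge\rho^2/(pq)\ge\rho^2/(32q^2)$.

**Proof of (b).** As just seen, $1-Y\ge\frac12$ unless $\max(p,q)<32\min(p,q)$, which we now assume. We compare $m$ with $\sqrt{pq}$. Put $\kappa=|\sqrt p-\sqrt q|/(\sqrt p+\sqrt q)\le\frac{\sqrt{32}-1}{\sqrt{32}+1}<0.7$. By (9), $(\sqrt p-\sqrt q)^2=\kappa|p-q|\le0.7(\lambda+2\log2)$. Since $\lambda=p+q-2m$,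
$$\sqrt{pq}-m=\tfrac12\big(\lambda-(\sqrt p-\sqrt q)^2\big)\ge\tfrac12(0.3\lambda-1)\ge\tfrac\lambda8,$$
where we used $1.4\log2<1$ and, in the last step, $\lambda\ge20$. As $m>0$ and $|P(z,\zeta)|^2\le m^2+\frac{\pi^2}4$,
$$pq-|P(z,\zeta)|^2\ge(\sqrt{pq}-m)(\sqrt{pq}+m)-\tfrac{\pi^2}4\ge\tfrac\lambda8\sqrt{pq}-\tfrac{\pi^2}4\ge\tfrac\lambda{16}\sqrt{pq},$$
because $\frac\lambda{16}\sqrt{pq}\ge2.5>\frac{\pi^2}4$. Thus $1-Y\ge\frac{\lambda}{16\sqrt{pq}}\ge\frac\lambda{16\sqrt{32}\,q}\ge\frac\lambda{100q}$. $\square$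

To pass from $Y$ to $X$: $1-X^2=1-Y^{2/\alpha}$, and
$$1-X^2\ge\min(1,\tfrac2\alpha)\,(1-Y), \tag{10}$$
trivially if $\frac2\alpha\ge1$, and by Bernoulli's inequality $(1-t)^{2/\alpha}\le1-\frac2\alpha t$ if $\frac2\alpha<1$.

**Lemma 3.** For every measurable $F\ge0$ and every $z\in\mathbb D$,
$$\int_{\mathbb D}\frac{F(q)}{D^2}\,dA(\zeta)\le\pi\int_1^\infty F(q)\,dq. \tag{11}$$
For every $\rho_0<1$ and every $\beta>0$,
$$\sup_{z\in\mathbb D}\int_{\rho<\rho_0}\frac{\rho^{-1/2}}{D|z-\zeta|}\,dA(\zeta)<\infty,\qquad\sup_{z\in\mathbb D}\int_{\mathbb D}\frac{q^{-1-\beta}\rho^{-1/2}}{D|z-\zeta|}\,dA(\zeta)<\infty. \tag{12}$$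

**Proof.** For (11): $q$ depends only on $r=|\zeta|$. By Parseval for the geometric series, $\int_0^{2\pi}|1-r|z|e^{i\theta}|^{-2}d\theta=\frac{2\pi}{1-r^2|z|^2}\le\frac{2\pi}{1-r^2}$. So the left side is at most $\pi\int_0^1F(q)\frac{2r\,dr}{1-r^2}$, and $\frac{2r\,dr}{1-r^2}=dq$.

For the first part of (12), substitute $\zeta=(z-\xi)/(1-\bar z\xi)$. Then $|\xi|=\rho$, $\delta_\zeta=\delta_z(1-|\xi|^2)/|1-\bar z\xi|^2$ and $dA(\zeta)=\delta_z^2|1-\bar z\xi|^{-4}dA(\xi)$. Also $\frac1{D|z-\zeta|}=\frac1{\rho D^2}=\frac{1-\rho^2}{\rho\,\delta_z\delta_\zeta}$. Multiplying,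
$$\frac{dA(\zeta)}{D|z-\zeta|}=\frac{dA(\xi)}{|\xi|\,|1-\bar z\xi|^2}\le\frac{dA(\xi)}{(1-\rho_0)^2|\xi|}\qquad(|\xi|<\rho_0),$$
and $|\xi|^{-3/2}$ is integrable on $\mathbb D$.

For the second part, use the first with $\rho_0=\frac12$ on $\rho<\frac12$, where $q^{-1-\beta}\le1$. On $\rho\ge\frac12$ the integrand is $q^{-1-\beta}\rho^{-3/2}D^{-2}\le2\sqrt2\,q^{-1-\beta}D^{-2}$, and (11) applies because $\int_1^\infty q^{-1-\beta}dq<\infty$. $\square$

## 6. The correction $U$ is bounded and solves $\bar\partial U=g\,d\bar z$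

**Step 1: the bound.** By Lemma 2(a) and (10), $\log\frac1{1-x^2}\le\log\frac1{1-X^2}\le C+2\log q+2\log\frac1\rho$ for $\zeta\ne z$. Insert this into (6), taken at the point $(\zeta,w\chi)$, and use (7):
$$|I|\le C\|f\|\frac{q^{-1-1/\alpha}\big(1+\log q+\log\frac1\rho\big)}{D|z-\zeta|}\le C\|f\|\frac{q^{-1-1/(2\alpha)}\rho^{-1/2}}{D|z-\zeta|}. \tag{13}$$
The second part of (12) with $\beta=\frac1{2\alpha}$ shows that the integral (8) converges absolutely and $|U|\le C\|f\|$ on $\Omega$.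

**Step 2: the equation.** We must check $U\in C^1(\Omega)$, $\partial_{\bar w}U=0$, $\partial_{\bar z}U=g$. The function $G$ is $C^1$ in $(\zeta;z,w)\in\mathbb D\times\Omega$, holomorphic in $(z,w)$, and $G(z;z,w)=g(z,w)$. Fix $(z_0,w_0)\in\Omega$, choose $\kappa\in C_c^\infty(\mathbb D)$ with $\kappa=1$ near $z_0$, and split $U=U_1+U_2$ by inserting $\kappa(\zeta)$ and $1-\kappa(\zeta)$ into (8).

The part $U_2$ is away from the singularity. For $(z,w)$ near $(z_0,w_0)$ and $\zeta\in\operatorname{supp}(1-\kappa)$, the quantities $D\ge1-|z|$, $|z-\zeta|$ and $\rho\ge|z-\zeta|/2$ are bounded below, so by (13) the integrand is uniformly bounded. It is continuous in all variables and holomorphic in $(z,w)$. So $U_2$ is continuous by dominated convergence and satisfies the Cauchy integral formula in each variable by Fubini; hence $U_2$ is holomorphic near $(z_0,w_0)$.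

In $U_1$ we put $\zeta=z-\eta$:
$$U_1(z,w)=\frac1\pi\int_{\mathbb C}(\kappa G)(z-\eta;z,w)\,\frac{dA(\eta)}\eta,$$
where $\kappa G$, extended by $0$ in $\zeta$, is $C^1$ with compact support in $\zeta$. Differentiation under the integral gives $U_1\in C^1$. Since $G$ is holomorphic in $(z,w)$, we get $\partial_{\bar w}U_1=0$, and the only contribution to $\partial_{\bar z}$ comes from the first slot. By (3) for $\zeta\mapsto(\kappa G)(\zeta;z,w)$ with $(z,w)$ fixed,
$$\partial_{\bar z}U_1(z,w)=\frac1\pi\int_{\mathbb C}\frac{\partial_{\bar\zeta}(\kappa G)(\zeta;z,w)}{z-\zeta}\,dA(\zeta)=\kappa(z)G(z;z,w)=g(z,w)\qquad\text{near }(z_0,w_0).$$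

**Step 3: putting the pieces together.** The function $u=u_0+U\in C^1(\Omega)$ satisfies $\bar\partial u=(f-g\,d\bar z)+g\,d\bar z=f$ and, by (4) and Step 1, $|u|\le K_\alpha\|f\|$ with $K_\alpha$ depending only on $\alpha$. This is Theorem 1 for forms that are $C^1$ near $\overline\Omega$. Note that $u$ depends linearly on $f$.

## 7. Dilation to arbitrary bounded $C^1$ forms

To remove the smoothness up to the boundary we need an interior estimate, which will be used again in Section 8.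

**Lemma 4.** Let $v\in C^1$ on a ball $B(\mathbf p,r)\subset\mathbb C^2$, $r\le1$, with $|v|\le M$ and $\|\bar\partial v\|\le N$. Then
$$|v(\mathbf p)-v(\mathbf p')|\le C\big(M\tfrac dr+N\,d\log\tfrac{2e}d\big)\qquad\text{for }0<d=|\mathbf p-\mathbf p'|\le\tfrac r2. \tag{14}$$

**Proof.** Restrict $v$ to the complex line through the points. Let $\mathbf p'=\mathbf p+d\mathbf e$, $|\mathbf e|=1$, $V(t)=v(\mathbf p+t\mathbf e)$ for $|t|<r$. Then $|V|\le M$ and $|V_{\bar t}|\le N$ by Cauchy–Schwarz. Apply (3) on $|\tau|<s=\frac34r$ at $t=0$ and $t=d$ and subtract. On $|\tau|=s$ we have $|\tau-d|\ge\frac r4$, so $\big|\frac1\tau-\frac1{\tau-d}\big|=\frac d{s|\tau-d|}\le\frac{4d}{sr}$, and the boundary terms contribute at most $4Md/r$. The area terms contribute at most $\frac N\pi\int_{|\tau|<1}\frac d{|\tau||\tau-d|}dA$. The part $|\tau|<2d$ of this integral is $d\int_{|\sigma|<2}\frac{dA(\sigma)}{|\sigma||\sigma-1|}=Cd$. On $2d\le|\tau|<1$ we have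 $|\tau-d|\ge|\tau|/2$, which gives at most $4\pi d\log^+\frac1{2d}$. Since $d\le\frac12$, the sum is at most $Cd\log\frac{2e}d$. $\square$

**Proof of Theorem 1.** Let $f\in C^1_{0,1}(\Omega)$ be bounded and closed.

**Step 1: dilate.** Extending $R$ by $0$ to $|z|=1$ makes it continuous on the closed disc, so $\overline\Omega\subset\{|z|\le1,\ |w|\le R(z)\}$. For $0<r<1$ we claim $r\overline\Omega\subset\Omega$. If $|z|<1$, then $|rw|\le rR(z)<R(z)\le R(rz)$; if $|z|=1$, then $w=0$ and $(rz,0)\in\Omega$. So the pullback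
$$f^{(r)}=r\,f_1(rz,rw)\,d\bar z+r\,f_2(rz,rw)\,d\bar w$$
under $(z,w)\mapsto(rz,rw)$ is closed and $C^1$ on the neighborhood $r^{-1}\Omega$ of $\overline\Omega$, with $\|f^{(r)}\|\le\|f\|$. Let $u^{(r)}$ be the solution from Section 6; then $|u^{(r)}|\le K_\alpha\|f\|$.

**Step 2: pass to the limit.** By (14) the family $u^{(r)}$ is equicontinuous on compact subsets of $\Omega$. By Arzelà–Ascoli some sequence $u^{(r_j)}$, $r_j\to1$, converges locally uniformly to a continuous $u$ with $|u|\le K_\alpha\|f\|$. Since $f^{(r)}\to f$ locally uniformly, $\bar\partial u=f$ in the sense of distributions.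

**Step 3: regularity.** It follows that $\Delta u=4(\partial_zf_1+\partial_wf_2)$, which is continuous. On each ball compactly contained in $\Omega$, $u$ is the Newtonian potential of a bounded function, which is $C^1$, plus a function that is harmonic by Weyl's lemma. Hence $u\in C^1(\Omega)$ and $\bar\partial u=f$ classically. $\square$

## 8. The logarithmic modulus of continuity

We prove the first half of Theorem 2, with a possibly larger $K_\alpha$. Pointwise bounds pass to the limit in Section 7, so it suffices to treat $u=u_0+U$ with $f$ as in Sections 3 to 6, and by linearity $\|f\|=1$. Let $d=|\mathbf p-\mathbf p'|$. Only $d\le d_0$ matters, where $d_0=d_0(\alpha)\le\frac1{16}$ is small: for $d\ge d_0$ we have $\ell(d)\le\ell(d_0)$, and $|u(\mathbf p)-u(\mathbf p')|\le2K_\alpha$ suffices.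

The plan is this. Away from $|z|=1$ we shrink $w$ slightly and use the interior estimate; this gives a power of $d$. Near $|z|=1$ we first move $z$ radially inward by a relative amount $a=\sqrt d$, and this costs $\ell(a)^{-1/\alpha}$, the size of $R$ there.

**Lemma 5.** Let $\gamma=\min(\frac1{4\alpha},\frac18)$. For $(z,w)\in\Omega$ and $0<h<1$, $|u(z,w)-u(z,(1-h)w)|\le Ch^\gamma$.

**Proof for $u_0$.** Let $w'=(1-h)w$ and $t=|w-w'|\le h$. As $R\le1$,
$$|u_0(z,w)-u_0(z,w')|\le\frac1\pi\int_{|\omega|<1}\frac{t\,dA(\omega)}{|w-\omega||w'-\omega|}\le Ct\Big(1+\log\frac2t\Big)\le Ct^{1/2}\le Ch^\gamma ,$$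
where, as in Lemma 4, we split at $|\omega-w|=2t$ and use $|\omega-w|<2$ (for $t=0$ there is nothing to prove).

**Proof for $U$.** Put $W=w\chi(\zeta,z)$ and $x=|W|/R(\zeta)$. Applying (6) at $(\zeta,(1-\tau)W)$ and dividing by $1-\tau$, then using $1-(1-\tau)^2x^2\ge1-x+\tau x$,
$$|g(\zeta,W)-g(\zeta,(1-h)W)|\le(1+2|\partial_{\bar\zeta}R|)\int_0^h\frac{x\,d\tau}{1-(1-\tau)^2x^2}\le(1+2|\partial_{\bar\zeta}R|)\log\Big(1+\frac{hx}{1-x}\Big).$$
Now $\log(1+y)\le y^\gamma/\gamma$, since $(1+y)^\gamma\le1+y^\gamma$. For $\zeta\ne z$, Lemma 2(a) and (10) give $\frac x{1-x}\le\frac1{1-X}\le\frac2{1-X^2}\le Cq^2/\rho^2$. With (7), the difference of the values of $U$ is at most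
$$Ch^\gamma\int_{\mathbb D}\frac{q^{-1-1/\alpha+2\gamma}\rho^{-2\gamma}}{D|z-\zeta|}\,dA(\zeta)\le Ch^\gamma ,$$
by (12) with $\beta=\frac1{2\alpha}$, because $2\gamma\le\frac1{2\alpha}$ and $2\gamma\le\frac12$. $\square$

**Lemma 6.** If $(z,w),(z',w')\in\Omega$ are at distance $\le d\le d_0$ and $\delta_z,\delta_{z'}\ge a:=\sqrt d$, then $|u(z,w)-u(z',w')|\le Cd^{\gamma/4}$.

**Proof.** Let $h=d^{1/4}$, $\tilde w=(1-h)w$, $\tilde w'=(1-h)w'$. By Lemma 5 these replacements cost $Ch^\gamma=Cd^{\gamma/4}$.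

We gain a ball. We claim that $B((z,\tilde w),r)\subset\Omega$ for $r=c_1ha$, where $c_1=c_1(\alpha)\le\frac14$ is small. Let $|z_1-z|\le r\le c_1h\delta_z$. Since $1-|z|\ge\delta_z/2>r$, $z_1\in\mathbb D$; and on the segment $[z,z_1]$ we have $\delta\ge\delta_z-2r\ge\delta_z/2$. Since $|\nabla P|=2|\cdot|/\delta$ and $P\ge1$, $|\nabla\log R|\le2/(\alpha\delta)$. Hence $R(z_1)\ge e^{-4c_1h/\alpha}R(z)\ge(1-\frac h4)R(z)$ if $c_1\le\alpha/16$. On the other hand
$$|\tilde w|+r<(1-h)R(z)+r\le(1-\tfrac h4)R(z)\qquad\text{as soon as }r\le\tfrac34hR(z).$$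
This last condition holds for $c_1$ small, because $R(z)=p^{-1/\alpha}\ge c\,e^{1-p}=c\,\delta_z\ge ca$. So every point $(z_1,w_1)$ of the ball has $|w_1|<R(z_1)$, which proves the claim.

Since $r=c_1d^{3/4}$, we have $d\le r/2$ for $d\le d_0$ with $d_0$ small. The points $(z,\tilde w),(z',\tilde w')$ are at distance $d'\le d$, and $t\log\frac{2e}t$ is increasing for $0<t<2$. So (14) with $M=K_\alpha$, $N=1$ gives, if $d'>0$,
$$|u(z,\tilde w)-u(z',\tilde w')|\le C\big(\tfrac dr+d\log\tfrac{2e}d\big)\le C(d^{1/4}+d^{1/2})\le Cd^{\gamma/4}.\qquad\square$$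

**Lemma 7.** Let $0<a\le\frac14$, $\delta_z\le3a$, $(z,w)\in\Omega$, and $z_\tau=(1-\tau)z$. Then $|U(z,w)-U(z_a,w)|\le C\ell(a)^{-1/\alpha}$.

**Proof.** For $0\le\tau\le a$ we have $|w|<R(z)\le R(z_\tau)$, so $(z_\tau,w)\in\Omega$. Also $\delta_{z_\tau}=\delta_z+(2\tau-\tau^2)|z|^2\le5a$, and $|z|\ge\frac12$ since $|z|^2\ge1-3a\ge\frac14$. Let $B=1+10e^{40}$ and split $\mathbb D$ into
$$\mathcal N=\{\zeta:|1-\bar\zeta z|\le Ba\},\qquad\mathcal F=\mathbb D\setminus\mathcal N.$$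
Over $\mathcal N$ each of the two integrals is small by itself; over $\mathcal F$ we estimate the difference by a derivative.

**Step 1: near part.** On $\mathcal N$ also $|1-\bar\zeta z_a|\le(B+1)a$. So it suffices to show that for every $(z,w)\in\Omega$ with $\delta_z\le5a$,
$$\int_{D\le(B+1)a}|I|\,dA\le C\ell(a)^{-1/\alpha}. \tag{15}$$
Here $p\ge\max(1,\ell(a)-\log5)\ge c\,\ell(a)$. By (9), on the region of integration $q\ge\max(1,m-\log2)\ge\max(1,\ell(a)-C)\ge c\,\ell(a)$.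

Where $\lambda<40$, that is, $\rho<\rho_0:=(1-e^{-40})^{1/2}$, the first bound in (13) and $1+\log q\le q$ give $|I|\le Cq^{-1/\alpha}\rho^{-1/2}/(D|z-\zeta|)$. The first part of (12) gives the contribution $C\ell(a)^{-1/\alpha}$.

Where $\lambda\ge40$, we have $|z-\zeta|=\rho D\ge\rho_0D$, so by (6), (7) $|I|\le Cq^{-1-1/\alpha}\big(1+\log\frac1{1-X^2}\big)D^{-2}$. By Lemma 2(b) and (10), either $\log\frac1{1-X^2}\le C$, or $\frac1{32}<\frac pq<32$ and $\log\frac1{1-X^2}\le C+\log\frac{100q}\lambda$. In the second case $\lambda\ge40$ and $\lambda\ge|p-q|-2\log2$ add up to $\lambda\ge\frac12(1+|p-q|)$, so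
$$\log\frac1{1-X^2}\le C+\log\frac{200q}{1+|p-q|},$$
and the last logarithm is positive since $1+|p-q|\le1+31q\le32q$. Now use (11) with $z$, hence $p$, fixed. The contribution is at most
$$C\int_{c\ell(a)}^\infty q^{-1-1/\alpha}dq+C\int_{\max(1,p/32)}^{32p}q^{-1-1/\alpha}\log\frac{200q}{1+|p-q|}\,dq .$$
The first term is $C\ell(a)^{-1/\alpha}$. In the second, $q^{-1-1/\alpha}\le Cp^{-1-1/\alpha}$ and, with $y=q-p\in[-32p,32p]$, the logarithm is at most $\log\frac{6400p}{|y|}$. So it is at most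
$$Cp^{-1-1/\alpha}\int_{-32p}^{32p}\log\frac{6400p}{|y|}\,dy=Cp^{-1/\alpha}\le C\ell(a)^{-1/\alpha}.$$
This proves (15).

**Step 2: far part, a bound for $\partial_zI$.** Let $\zeta\in\mathcal F$, so $D=|1-\bar\zeta z|>Ba$. Let $0\le\tau\le a$, and let $D_\tau,\rho_\tau,\lambda,p,m,X,Y,x$ refer to the pair $(z_\tau,\zeta)$. Since $|D_\tau-D|\le a$, we have $(1-\frac1B)D\le D_\tau\le(1+\frac1B)D$. With $\delta_\zeta\le2D_\tau$,
$$1-\rho_\tau^2=\frac{\delta_{z_\tau}\delta_\zeta}{D_\tau^2}\le\frac{5a\cdot2D_\tau}{D_\tau^2}\le\frac{10}{B-1}=e^{-40}.$$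
So $\lambda\ge40$ and $|z_\tau-\zeta|=\rho_\tau D_\tau\ge\frac12D_\tau$. We differentiate (8). Since $\partial_zP(z,\zeta)=\bar\zeta/(1-z\bar\zeta)$, we have $|\partial_z\chi|\le\frac2\alpha|\chi|/(D_\tau|P(z_\tau,\zeta)|)\le\frac2\alpha|\chi|/(D_\tau m)$ at $z=z_\tau$. So the second bound in (6) handles the derivative of $g(\zeta,w\chi)$, and the first handles the derivative of the rational factor $\frac1{(1-\bar\zeta z)(z-\zeta)}$, which is $O(D^{-3})$. With (7),
$$|\partial_zI(\zeta;z_\tau,w)|\le Cq^{-1-1/\alpha}D^{-3}\Big[\frac1{m(1-X^2)}+1+\log\frac1{1-X^2}\Big].$$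
If $1-Y\ge\frac12$, the bracket is at most $C$, since $m\ge0.3$. Otherwise, by Lemma 2(b) and (10), it is at most $C\big(\frac q{m\lambda}+1+\log q\big)$. Here $\frac q{m\lambda}\le C$: if $q\le2m$ this is clear. If $q>2m$, then by (9) $\lambda=(p-m)+(q-m)\ge\frac q2-\log2$, and together with $\lambda\ge40$ this gives $\lambda\ge\frac q4$, while $m\ge0.3$. Since $q^{-1}(1+\log q)\le1$, in all cases
$$|\partial_zI(\zeta;z_\tau,w)|\le Cq^{-1/\alpha}D^{-3}\le C\Big(1+\log\frac1D\Big)^{-1/\alpha}D^{-3}. \tag{16}$$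
The last step uses $0.3\le1+\log\frac1D\le q+\log2\le2q$, which is (9) for the pair $(z,\zeta)$.

**Step 3: far part, integration.** The segment $\{z_\tau\}$ avoids $\zeta$, $I$ is holomorphic in $z$ near it, and $|dz_\tau/d\tau|\le1$. So by (16)
$$\int_{\mathcal F}|I(\zeta;z,w)-I(\zeta;z_a,w)|\,dA\le Ca\int_{D>Ba}\Big(1+\log\frac1D\Big)^{-1/\alpha}D^{-3}dA .$$
Since $D=|z||\zeta-1/\bar z|$ and $|z|\ge\frac12$, the set $\{D\le t\}$ lies in $\{|\zeta-1/\bar z|\le2t\}$ and has area at most $4\pi t^2$. So the shell $2^jBa<D\le2^{j+1}Ba$, $j\ge0$, $2^jBa<2$, contributes at most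
$$Ca\,(2^jBa)^{-3}(2^{j+1}Ba)^2m_j^{-1/\alpha}\le C2^{-j}m_j^{-1/\alpha},\qquad m_j=\max\Big(1-\log2,\ 1+\log\frac1{2^{j+1}Ba}\Big).$$
If $2^j\le a^{-1/2}$, then $m_j\ge\max\big(0.3,\ 1+\log\frac1{2B\sqrt a}\big)\ge c\,\ell(a)$. The remaining $j$ contribute at most $C\sum_{2^j>a^{-1/2}}2^{-j}\le Ca^{1/2}$. The total is at most $C\ell(a)^{-1/\alpha}$. With (15) this proves the lemma. $\square$

**Proof of the first half of Theorem 2.** Let $\mathbf p=(z,w)$, $\mathbf p'=(z',w')\in\Omega$, $d=|\mathbf p-\mathbf p'|\le d_0$, $a=\sqrt d\le\frac14$. If $\delta_z,\delta_{z'}\ge a$, Lemma 6 applies directly. Otherwise $|\delta_z-\delta_{z'}|\le2d\le2a$ shows $\delta_z,\delta_{z'}\le3a$. Then $\delta_z,\delta_{z_a}\le5a$ gives $P(z),P(z_a)\ge c\,\ell(a)$, and by (4) and Lemma 7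
$$|u(z,w)-u(z_a,w)|\le2R(z)+2R(z_a)+C\ell(a)^{-1/\alpha}\le C\ell(a)^{-1/\alpha}.$$
The same holds for $\mathbf p'$ and $(z'_a,w')$. The points $(z_a,w),(z'_a,w')$ lie in $\Omega$ at distance $\le d$, and $\delta_{z_a},\delta_{z'_a}\ge1-(1-a)^2\ge a$, so Lemma 6 applies to them. As $\ell(a)=1+\frac12\log\frac1d\ge\frac12\ell(d)$ and $d^{\gamma/4}\le C\ell(d)^{-1/\alpha}$, we get $|u(\mathbf p)-u(\mathbf p')|\le C\ell(d)^{-1/\alpha}$ in all cases. $\square$

## 9. Circle averages against a Blaschke factor: optimality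

To see that no better modulus is possible, we use forms of the first type in Section 2, whose solutions are rigid when averaged over vertical circles.

**Proof of the second half of Theorem 2.** Let $0<d\le\frac14$, and put
$$b=1-2d,\qquad z=1-3d,\qquad h(\zeta)=\frac{\zeta-b}{1-b\zeta},\qquad f=h(z_1)\,d\bar z_2,$$
with $(z_1,z_2)$ the coordinates of $\mathbb C^2$.

**Step 1: the form is admissible and $h$ varies quickly.** The form $f$ is smooth and closed on $\Omega$ because $h$ is holomorphic on $\mathbb D$, and $\|f\|\le1$ because $|h|\le1$. Further, $h(b)=0$ and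
$$|h(z)|=\frac d{1-(1-2d)(1-3d)}=\frac d{5d-6d^2}\ge\frac15 .$$

**Step 2: every solution sees $h$.** Let $u$ be a continuous solution. Then $u-\bar z_2h(z_1)$ is continuous and $\bar\partial$ of it vanishes weakly, so it is holomorphic. Its integral over a vertical circle is $0$ by Cauchy's theorem, and $\bar w=r^2/w$ on $|w|=r$. Hence, for $r<R(\zeta)$,
$$\oint_{|w|=r}u(\zeta,w)\,dw=h(\zeta)\oint_{|w|=r}\bar w\,dw=2\pi ir^2h(\zeta).$$

**Step 3: compare two circles.** Since $0<z<b$, we have $R(z)\ge R(b)$. For $r<R(b)$ the points $(z,w)$ and $(b,w)$, $|w|=r$, lie in $\Omega$ at distance $d$. If $u$ satisfies $|u(\mathbf p)-u(\mathbf p')|\le\|f\|\,\omega(|\mathbf p-\mathbf p'|)$, then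
$$2\pi r^2\cdot\tfrac15\le2\pi r^2|h(z)-h(b)|\le2\pi r\,\omega(d).$$
Letting $r\to R(b)$ gives
$$\omega(d)\ge\tfrac15R(b)=\tfrac15\Big(1+\log\frac1{4d-4d^2}\Big)^{-1/\alpha}\ge\tfrac15\Big(1+\log\frac1d\Big)^{-1/\alpha}=\tfrac15\ell(d)^{-1/\alpha},$$
because $1-b^2=4d-4d^2\ge d$. $\square$
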